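\title{Homotopy rigidity of linear actions on complex flag manifolds}

\begin{abstract}
A unitary representation $\alpha\colon G\to U(N)$ of a compact group makes $G$ act on every homogeneous space $U(N)/H$. We prove that if $H$ is a connected proper subgroup of maximal rank, so that $U(N)/H$ is a complex flag manifold, then a $G$-map between the actions defined by $\alpha$ and $\beta$ that is a homotopy equivalence exists exactly when $\beta$ or its complex conjugate is similar to the product of $\alpha$ with a character of $G$. This proves a conjecture on the rigidity of linear actions under homotopy. The proof determines the automorphisms of the integral cohomology ring of a flag manifold, shows that the equivariant Chern classes of the tautological bundles are then determined up to one character, and recovers the representation by an induction over finite cyclic groups.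
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $U=U(N)$ be the unitary group, $H\subseteq U$ a closed subgroup and $G$ a compact group. A representation is a continuous homomorphism $\alpha\colon G\to U$. It defines an action $g.uH=\alpha(g)uH$ of $G$ on $U/H$; such an action is called \emph{linear}, and we write $(U/H,\alpha)$ for the resulting $G$-space. Two representations $\alpha,\beta$ are \emph{similar} if $\beta(g)=A\alpha(g)A^{-1}$ for a fixed $A\in U$ and all $g\in G$, and $\bar\beta$ is the representation by the entrywise conjugate matrices $\overline{\beta(g)}$. How much of $\alpha$ survives if two such $G$-spaces are compared only by a $G$-map that is a homotopy equivalence of the underlying spaces? Neither the homotopy inverse nor the homotopies are required to be equivariant.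

\begin{definition}\label{def:rigid}
Linear actions of $G$ on $U/H$ are \emph{rigid under homotopy} if for all representations $\alpha,\beta\colon G\to U$ the following holds: a $G$-map $f\colon(U/H,\alpha)\to(U/H,\beta)$ that is a homotopy equivalence $U/H\to U/H$ exists if and only if there is a homomorphism $\chi\colon G\to S^1$ such that $\beta$ or $\bar\beta$ is similar to $\chi\alpha$.
\end{definition}

It has been conjectured that linear actions of every compact group on $U/H$ are rigid under homotopy whenever $H\ne U$ is a connected subgroup of maximal rank; here $H$ is taken, up to conjugacy, to contain the diagonal maximal torus $T$, so that complex conjugation of matrices preserves $H$. Rigidity is known for $U=U(m+n+1)$ with $H$ conjugate to $U(1)\times U(m)\times U(n)$, for $U=U(n+1)$ with $H=U(1)\times U(n)$, where $U/H=\mathbb{C}P^n$, and for $U=U(m+k)$ with $H=T^k\times U(m)$, where $T^k$ is the standard $k$-torus, $k\ge1$ and $m\ge k$. We prove the conjecture.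

\begin{theorem}\label{thm:main}
Let $G$ be a compact group, $\alpha,\beta\colon G\to U$ representations, and $H\ne U$ a connected closed subgroup of maximal rank. A $G$-map $f\colon(U/H,\alpha)\to(U/H,\beta)$ that is a homotopy equivalence exists if and only if $\beta$ or $\bar\beta$ is similar to $\chi\alpha$ for some homomorphism $\chi\colon G\to S^1$.
\end{theorem}

The spaces in question are the complex flag manifolds. The complexified Lie algebra of a connected closed subgroup $H\supseteq T$ is spanned by the diagonal matrices and by some of the matrix units $E_{ab}$. The set of pairs $(a,b)$ that occur is symmetric, because the Lie algebra is closed under conjugate transposition, and transitive, because $[E_{ab},E_{bc}]=E_{ac}$ for $a\neq c$. It therefore defines an equivalence relation on $\{1,\dots,N\}$, and after a permutation of coordinates $H=U(n_1)\times\dots\times U(n_r)$ with $\sum n_i=N$. Thus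
\[
X=U/H=\mathrm{Fl}(n_1,\dots,n_r)
\]
is the manifold of orthogonal decompositions $\mathbb C^N=L_1\oplus\dots\oplus L_r$ with $\dim L_i=n_i$, and $H\neq U$ means $r\ge2$. We call the $L_i$ the blocks and write $X_\alpha=(X,\alpha)$.

The answer in Theorem~\ref{thm:main} is the one suggested by the visible symmetries of $X$. Scalar matrices fix every decomposition, so $X_\alpha=X_{\chi\alpha}$ as $G$-spaces. A matrix $A\in U$ gives a $G$-diffeomorphism $(L_i)\mapsto(AL_i)$ from $X_\alpha$ to $X_{A\alpha A^{-1}}$. Complex conjugation $(L_i)\mapsto(\bar L_i)$ is a $G$-diffeomorphism $X_\beta\to X_{\bar\beta}$, since $\overline{\beta(g)L}=\bar\beta(g)\bar L$. Composing these maps proves the ``if'' part of Theorem~\ref{thm:main}, with $f$ a $G$-diffeomorphism. There is one more family of symmetries, the permutations of blocks of equal size; they commute with all of $U$, so they relate $\alpha$ only to itself. The content of the theorem is the ``only if'' part: the much larger supply of equivariant homotopy equivalences relates no further pairs of representations.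

Since scalars act trivially, $PU(N)=U/S^1$ acts on $X$, and the condition in Theorem~\ref{thm:main} depends only on the images of $\alpha$ and $\beta$ in $PU(N)$: if $\beta$ and $A\alpha A^{-1}$ agree modulo scalars, their quotient is a homomorphism $\chi\colon G\to S^1$. The condition thus says that $\alpha$ and $\beta$ are similar as real projective representations, that is, conjugate under $PU(N)\rtimes\mathbb Z/2$ with $\mathbb Z/2$ acting by complex conjugation. In this form the result extends to homomorphisms that need not lift to $U$.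

\begin{theorem}\label{thm:proj}
Let $G$ be a compact group, $\alpha,\beta\colon G\to PU(N)$ homomorphisms, and $H$ as in Theorem~\ref{thm:main}. The following are equivalent:
\begin{itemize}
\item[(a)] there is a $G$-map $(U/H,\alpha)\to(U/H,\beta)$ of degree $\pm1$;
\item[(b)] $(U/H,\alpha)$ and $(U/H,\beta)$ are $G$-diffeomorphic;
\item[(c)] $\alpha$ and $\beta$ are conjugate under $PU(N)\rtimes\mathbb Z/2$.
\end{itemize}
\end{theorem}

Neither the hypothesis on $H$ nor the one on $f$ can be dropped. If $H=U$, then $X$ is a point and remembers nothing. If $f$ is only required to be a rational homotopy equivalence, take $G=S^1$, $X=\mathbb CP^1$, $\alpha(z)=\operatorname{diag}(1,z)$ and $\beta(z)=\operatorname{diag}(1,z^k)$ with $k\ge2$. The map $[a:b]\mapsto[a^k:b^k]$ is a $G$-map of degree $k$, while the ratio of the eigenvalues is $z^{\pm1}$ for $\chi\alpha$ and $z^{\pm k}$ for $\beta$ and $\bar\beta$.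

Section~\ref{sec:background} collects the tools. Section~\ref{sec:model} proves the theorem by hand for projective spaces, names the three points at which this argument breaks down for a general flag manifold, and indicates where each is repaired.

\section{Flag manifolds and Borel cohomology}\label{sec:background}

\subsection{Chern polynomials and factorization algebras}\label{sub:fact}

We work with classes of even topological degree; unless it is written as a superscript of $H$, \emph{degree} means half the topological degree. The variable $t$ has degree $1$. For a complex vector bundle $E$ of rank $n$ the \emph{Chern polynomial} is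
\[
c_E(t)=\sum_{s=0}^n(-1)^sc_s(E)\,t^{n-s},
\]
the monic polynomial whose roots are the Chern roots of $E$. It is homogeneous of degree $n$, it satisfies $c_{E\oplus E'}=c_Ec_{E'}$, and $c_{\chi\otimes E}(t)=c_E(t-c_1(\chi))$ for a line bundle $\chi$. Passing to the conjugate bundle multiplies $c_s$ by $(-1)^s$.

Let $S$ be a commutative ring, $v\in S[t]$ monic of degree $n$, and $n=a_1+\dots+a_s$ with $a_i\ge0$. The \emph{factorization algebra} of $v$ of type $(a_1,\dots,a_s)$ is the $S$-algebra generated by the coefficients of monic polynomials $v_1,\dots,v_s$ of degrees $a_1,\dots,a_s$, subject to $v_1\cdots v_s=v$. Its homomorphisms to an $S$-algebra $S'$ are the factorizations of $v$ of this type over $S'$; so it commutes with base change, and it can be built in stages by factoring the factors. It is the base change of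
\[
\mathbb Z[x_1,\dots,x_n]^{S_n}\longrightarrow\mathbb Z[x_1,\dots,x_n]^{S_{a_1}\times\dots\times S_{a_s}}
\]
along the map that sends the coefficients of $\prod(t-x_a)$ to those of $v$. We use two standard facts.
\begin{itemize}
\item[(F1)] The factorization algebra is a free $S$-module of rank $n!/\prod a_i!$. If $S$ is graded and $v$ is homogeneous, it has a homogeneous basis that contains $1$ and has the same degrees as a homogeneous basis of $H^*(\mathrm{Fl}(a_1,\dots,a_s);\mathbb Z)$.
\item[(F2)] (Borel) Let $\gamma_i$ be the tautological bundle on $X=\mathrm{Fl}(n_1,\dots,n_r)$ with fiber $L_i$, and $q_i=c_{\gamma_i}(t)$. Then $R=R(n_1,\dots,n_r)=H^*(X;\mathbb Z)$ is the factorization algebra $q_1\cdots q_r=t^N$ over $\mathbb Z$.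
\end{itemize}
So $R$ is a free abelian group concentrated in even topological degrees. Write $q_i=t^{n_i}-\xi_it^{n_i-1}+\cdots$ with $\xi_i=c_1(\gamma_i)$, and $q_i'=dq_i/dt$. The degree-one part $R_1=\mathbb Z^r/\mathbb Z(1,\dots,1)$ is generated by the $\xi_i$ with the single relation $\sum\xi_i=0$. If $r\ge2$, each $\xi_i$ is part of a basis of $R_1$; hence for an abelian group $A$ and $\lambda\in A$, the equation $\lambda\otimes\xi_i=0$ in $A\otimes R_1$ forces $\lambda=0$.

For a Grassmannian, $r=2$ and $(n_1,n_2)=(k,m)$, let $x_1,\dots,x_k$ be the Chern roots of $\gamma_1$ and $h_j$ the complete symmetric polynomials in them, so that $c(\gamma_1)^{-1}=\sum(-1)^jh_j$. The relations $c(\gamma_1)c(\gamma_2)=1$ of degrees $1,\dots,m$ say $c_j(\gamma_2)=(-1)^jh_j$. After this substitution the relation of degree $j>m$ reads $\sum_{i=m+1}^{j}(-1)^ih_i\,c_{j-i}(\gamma_1)=0$, a unitriangular system in $h_{m+1},\dots,h_N$. Hence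
\begin{equation}\label{eq:grass}
R(k,m)=\mathbb Z[x_1,\dots,x_k]^{S_k}/(h_{m+1},\dots,h_{N}),
\end{equation}
with no relation in degrees $\le m$. We record the consequences in degree $2$:
\begin{equation}\label{eq:deg2}
\begin{array}{ll}
k,m\ge2: & \xi_1^2,\ c_2(\gamma_1)\text{ is a $\mathbb Z$-basis of }R(k,m)_2,\text{ and }c_2(\gamma_2)=\xi_1^2-c_2(\gamma_1);\\[2pt]
m=1: & R(k,1)=\mathbb Z[\xi_1]/(\xi_1^{k+1})\text{ and }c_s(\gamma_1)=\xi_1^s .
\end{array}
\end{equation}
The second line follows from $c(\gamma_1)=(1+\xi_2)^{-1}=(1-\xi_1)^{-1}$.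

Fixed point sets of cyclic groups on flag manifolds are unions of products of flag manifolds, so we need these too. Let $F=\prod_cF_c$ be a finite product, where $F_c$ is the flag manifold of an $m_c$-dimensional space with block sizes $\kappa_{ic}>0$, $i\in I_c$. Then $R_F=H^*(F;\mathbb Z)=\bigotimes_cR_c$ with $R_c=H^*(F_c;\mathbb Z)$, and there are tautological bundles $\gamma_{ic}$ with Chern polynomials $q_{ic}$, $\prod_{i\in I_c}q_{ic}=t^{m_c}$, and $\xi_{ic}=c_1(\gamma_{ic})$. We call $c$ \emph{nontrivial} if $|I_c|\ge2$, that is, if $F_c$ is not a point, and \emph{trivial} otherwise.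

All these manifolds are closed, simply connected and oriented, and $\int$ denotes evaluation on the fundamental class. Since the cohomology is free, Poincar\'e duality says that $(y,z)\mapsto\int yz$ is a perfect pairing over $\mathbb Z$ between complementary degrees. For a fiber bundle $\mathrm{pr}\colon Z\to Y$ of such manifolds with fiber inclusion $j\colon F'\to Z$, and a generator $[\mathrm{pt}]$ of the top cohomology of $Y$,
\begin{equation}\label{eq:fiberint}
\int_Z\mathrm{pr}^*[\mathrm{pt}]\cdot z=\pm\int_{F'}j^*z .
\end{equation}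

\subsection{Borel cohomology}\label{sub:borel}

Let $\Gamma$ be a compact Lie group and $E\Gamma\to B\Gamma$ its universal bundle. For a $\Gamma$-space $Y$ put $H^*_\Gamma(Y)=H^*(E\Gamma\times_\Gamma Y;\mathbb Z)$. A $\Gamma$-vector bundle $E$ on $Y$ induces a vector bundle on $E\Gamma\times_\Gamma Y$, whose Chern polynomial is the \emph{equivariant Chern polynomial} $c^\Gamma_E(t)$. It is natural for $\Gamma$-maps and for pull-back along homomorphisms $\Gamma'\to\Gamma$, and it restricts to $c_E(t)$ on the fiber $Y$. Put
\[
\Lambda=H^{\mathrm{ev}}(B\Gamma;\mathbb Z),\qquad\Lambda_j=H^{2j}(B\Gamma;\mathbb Z).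
\]
A representation $V$ is a $\Gamma$-bundle over a point, so $c^\Gamma_V(t)\in\Lambda[t]$. For a cyclic group $C$ of order $n$ with a generator $\omega_0$ of its character group, $H^*(BC;\mathbb Z)=\mathbb Z[u]/(nu)$ with $u=c_1(\omega_0)$, and $c_1(\omega_0^a)=au$.

The character $\chi$ of Theorem~\ref{thm:main} will first appear as a cohomology class. The next lemma turns the class into a character; compactness enters through averaging.

\begin{lemma}\label{lem:H2}
The map $c_1\colon\operatorname{Hom}(\Gamma,S^1)\to H^2(B\Gamma;\mathbb Z)=\Lambda_1$ is an isomorphism of groups.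
\end{lemma}

\begin{proof}
It is a homomorphism because $c_1$ is additive for tensor products of line bundles. Embed $\Gamma$ in some $U(a)$ and let $\mathcal E$ be the Stiefel manifold of orthonormal $a$-frames in $\mathbb C^n$, $n$ large. This is a compact, highly connected manifold with a free action of $\Gamma$, so $H^2(\mathcal E/\Gamma;\mathbb Z)=H^2(B\Gamma;\mathbb Z)$, and this group classifies line bundles on $\mathcal E/\Gamma$. Let $\mu$ be a $\Gamma$-invariant probability measure on $\mathcal E$ given by a volume form.

\emph{Surjectivity.} A Hermitian line bundle on $\mathcal E/\Gamma$ pulls back to a trivial bundle on $\mathcal E$, since $H^2(\mathcal E;\mathbb Z)=0$. So it is $(\mathcal E\times\mathbb C)/\Gamma$ for an action $g(x,z)=(gx,a(g,x)z)$, where $a\colon\Gamma\times\mathcal E\to S^1$ is continuous and $a(gh,x)=a(g,hx)a(h,x)$. We must change the trivialization so that $a$ no longer depends on $x$. As $\mathcal E$ is simply connected, $a(g,\cdot)=e^{2\pi ib_g}$ with $b_g\colon\mathcal E\to\mathbb R$ continuous and unique up to an additive integer.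 Put
\[
\chi(g)=\exp\Bigl(2\pi i\int b_g\,d\mu\Bigr),\qquad\tilde b(g,x)=b_g(x)-\int b_g\,d\mu .
\]
Both are independent of the choice of $b_g$. Both are continuous: for $g$ near $g_0$ the function $a(g,\cdot)/a(g_0,\cdot)$ is uniformly close to $1$, and one can take $b_g=b_{g_0}+\frac1{2\pi i}\log\bigl(a(g,\cdot)/a(g_0,\cdot)\bigr)$. By the cocycle identity, $b_{gh}(x)-b_g(hx)-b_h(x)$ is a continuous integer-valued function of $x$, hence a constant integer, and by invariance of $\mu$ this constant equals $\int b_{gh}-\int b_g-\int b_h$. So $\chi$ is a homomorphism and $\tilde b(gh,x)=\tilde b(g,hx)+\tilde b(h,x)$. Let $v(x)=\int_\Gamma\tilde b(g,x)\,dg$ with the Haar probability measure. Integrating the last identity over $g$ gives $v(hx)=v(x)-\tilde b(h,x)$, so $a(g,x)=\chi(g)e^{2\pi i(v(x)-v(gx))}$. The map $(x,z)\mapsto(x,e^{2\pi iv(x)}z)$ carries the given action to $g(x,z)=(gx,\chi(g)z)$, so the bundle is the one defined by $\chi$.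

\emph{Injectivity.} If the bundle defined by $\chi$ is trivial, a unit section is a continuous map $u\colon\mathcal E\to S^1$ with $u(gx)=\chi(g)u(x)$. Write $u=e^{2\pi iw}$ with $w\colon\mathcal E\to\mathbb R$ continuous. For fixed $g$ the function $w(gx)-w(x)$ has constant exponential $\chi(g)$, so it is constant, and its mean is $0$ by invariance of $\mu$. Hence $\chi(g)=1$.
\end{proof}

Let $V_c$ be unitary representations of $\Gamma$ of dimension $m_c$, and $F(V)=\prod_cF_c(V_c)$ the product $F$ of \S\ref{sub:fact} formed from the spaces $V_c$, with its $\Gamma$-action and its $\Gamma$-bundles $\gamma_{ic}$. The equivariant Chern classes of the $\gamma_{ic}$ restrict to generators of the ring $R_F$. Choose polynomials $\tilde b$ in them, with $1$ among them, that restrict to a homogeneous $\mathbb Z$-basis $\{b\}$ of $R_F$. The Leray--Hirsch theorem, applied to $F(V)\to E\Gamma\times_\Gamma F(V)\to B\Gamma$, says that the $\tilde b$ form a basis of $H^*_\Gamma(F(V))$ over $H^*(B\Gamma;\mathbb Z)$. As they have even degree,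
\[
\mathcal H:=H^{\mathrm{ev}}_\Gamma(F(V))=\bigoplus_b\Lambda\,\tilde b ,
\]
and $\Lambda\to\mathcal H$ is injective. Let $\mathcal F^j=\bigoplus_b\Lambda_{\ge j}\tilde b$ be the ideal generated by $\Lambda_{\ge j}$. The following properties are read off from the basis.
\begin{itemize}
\item[(L1)] $\mathcal F^a\mathcal F^b\subseteq\mathcal F^{a+b}$, and $\mathcal F^j$ has no nonzero element of degree $<j$.
\item[(L2)] $\mathcal F^1$ is the kernel of the restriction $\mathcal H\to R_F$, so $\mathcal H/\mathcal F^1=R_F$, and $\lambda\tilde b\mapsto\lambda\otimes b$ is an isomorphism of $R_F$-modules $\mathcal F^j/\mathcal F^{j+1}\cong\Lambda_j\otimes R_F$. The class of an element of $\mathcal F^j$ of degree $n$ has degree $n-j$ in the factor $R_F$; we call it the \emph{leading term of order} $j$.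
\item[(L3)] If $\lambda\in\Lambda_s$ lies in $\mathcal F^j$, its leading term of order $j$ is $\lambda\otimes1$ if $s=j$ and $0$ otherwise (for $s<j$, $\lambda=0$).
\end{itemize}
The same language applies coefficientwise to polynomials in $t$.

\subsection{From compact groups to finite cyclic groups}\label{sub:reduce}

Given $\alpha,\beta\colon G\to U$, the image $\Gamma=(\alpha\times\beta)(G)$ is a closed subgroup of $U\times U$, hence a compact Lie group. The two projections $\Gamma\to U$ are representations through which $\alpha$ and $\beta$ factor, and a $G$-map $X_\alpha\to X_\beta$ is a $\Gamma$-map. A character of $\Gamma$ pulls back to $G$. So for the ``only if'' part of Theorem~\ref{thm:main} we may replace $G$ by $\Gamma$.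

\begin{lemma}\label{lem:cyclicdetect}
Let $\alpha,\beta\colon\Gamma\to U$ be representations of a compact Lie group whose restrictions to every finite cyclic subgroup are isomorphic. Then $\alpha$ and $\beta$ are similar.
\end{lemma}

\begin{proof}
Every $g\in\Gamma$ lies in the compact abelian Lie group $\overline{\langle g\rangle}$, a product of a torus and a finite group, in which the elements of finite order are dense. So they are dense in $\Gamma$, and the continuous functions $\operatorname{tr}\alpha$ and $\operatorname{tr}\beta$, which agree on them, are equal. Representations of a compact group with the same character are isomorphic, and the unitary factor in the polar decomposition of an intertwining isomorphism is again intertwining.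
\end{proof}

\section{Projective space, and what changes in general}\label{sec:model}

Let $X=\mathbb CP^{N-1}=\mathrm{Fl}(1,N-1)$, $N\ge2$, with tautological line bundle $\gamma=\gamma_1$ and $x=c_1(\gamma)$, so $H^*(X;\mathbb Z)=\mathbb Z[x]/(x^N)$. Let $f\colon X_\alpha\to X_\beta$ be a $\Gamma$-map and a homotopy equivalence. The proof of rigidity has three steps.

\emph{Normalization.} The automorphism $f^*$ sends $x$ to $\pm x$. Complex conjugation sends $x$ to $-x$, so after replacing $\beta$ by $\bar\beta$ if necessary, $f^*x=x$.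

\emph{The character.} Let $\tilde x$ be the equivariant first Chern class of $\gamma$ on $X_\alpha$. The $\Gamma$-line bundle $f^*\gamma$ has an equivariant first Chern class in $H^2_\Gamma(X_\alpha)=\Lambda_1\oplus\mathbb Z\tilde x$ that restricts to $x$. So it is $\tilde x+\lambda$ with $\lambda\in\Lambda_1$, and $\lambda=c_1(\chi)$ for a character $\chi$ of $\Gamma$ by Lemma~\ref{lem:H2}.

\emph{Fixed points.} Let $C\subseteq\Gamma$ be finite cyclic, and $\alpha|_C=\bigoplus_\omega V_\omega$, $\beta|_C=\bigoplus_\omega W_\omega$ the isotypic decompositions. The fixed set of $C$ in $X_\alpha$ is the disjoint union of the projective spaces $P(V_\omega)$. At $y\in P(V_\omega)$ the group $C$ acts on the line $\gamma_y$ by $\omega$, and on the line $(f^*\gamma)_y=\gamma_{f(y)}$ by a character with first Chern class $c_1(\omega)+\lambda|_C$, which is $\chi\omega$ by Lemma~\ref{lem:H2}. Hence $f(P(V_\omega))\subseteq P(W_{\chi\omega})$. The class $x^{\dim W_{\chi\omega}}$ vanishes on $P(W_{\chi\omega})$, and $f^*x=x$, so it vanishes on $P(V_\omega)$, which means $\dim V_\omega\le\dim W_{\chi\omega}$.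 Both sides sum to $N$, so equality holds for all $\omega$ and $\beta|_C\cong\chi\alpha|_C$. By Lemma~\ref{lem:cyclicdetect}, $\beta$ is similar to $\chi\alpha$.

Each step used that $\gamma$ is a line bundle. For a general flag manifold the outline is the same, but each step meets an obstacle.

First, $R$ is in general not generated by $R_1$, so the action of $f^*$ on $R_1$ does not visibly determine $f^*$. Sections~\ref{sec:grass} and \ref{sec:aut} show that every graded automorphism of $R$ is induced by a permutation of equal blocks, possibly composed with complex conjugation (Proposition~\ref{prop:autZ}).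

Second, an equivariant class $c_s$ that restricts to $c_s(\gamma_i)$ can differ from the equivariant $c_s(\gamma_i)$ by terms in $\Lambda_j\otimes R_{s-j}$ for every $1\le j\le s$. What controls these terms is the relation $\bigoplus_if^*\gamma_i=\beta$. Section~\ref{sec:def} solves the linearized equation, with coefficients in an arbitrary abelian group because $\Lambda_j$ has torsion, and Section~\ref{sec:twist} concludes that the only freedom is one character.

Third, at a fixed point we learn only the Chern classes of a representation of $C$, and these do not determine it.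

\begin{example}\label{ex:Z4}
Let $C=\mathbb Z/4$ with $H^*(BC;\mathbb Z)=\mathbb Z[u]/(4u)$. Since $(t-2u)^2t=t^3$, the representation $\beta=\omega_0^2\oplus\omega_0^2\oplus1$ has the Chern polynomial of the trivial representation $\alpha$ of dimension $3$, and $\beta=\bar\beta$ is not of the form $\chi\alpha$. But $\alpha$ and $\beta$ are trivial on the subgroup $C_2$ of order $2$, and over $C/C_2$, with cohomology $\mathbb Z[u']/(2u')$, they have the different Chern polynomials $t^3$ and $(t-u')^2t=t^3+u'^2t$. The pull-back $u'\mapsto2u$ kills $u'^2$, though not $u'$.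
\end{example}

The example contains the remedy. On the fixed set of a subgroup $C_p$ of prime order the quotient $C/C_p$ acts, and its cohomology sees what that of $C$ has lost. Section~\ref{sec:cyclic} makes this into an induction on $|C|$. The inductive step must redo the first two steps on products of flag manifolds, for a map that is known to be a cohomology isomorphism only modulo $p$. This is why Sections~\ref{sec:def}--\ref{sec:aut} treat products and rational automorphisms.

\section{First-order deformations of the factorization of $t^N$}\label{sec:def}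

Let $R=R(n_1,\dots,n_r)$ with $r\ge2$, and let $A$ be an abelian group. Perturb the factorization $q_1\cdots q_r=t^N$ by replacing $q_i$ by $q_i+r_i$, where $r_i\in A\otimes R[t]$ is homogeneous of degree $n_i-j$, and allow the product to change only by a term whose coefficient lies in $A$. To first order this is the equation
\begin{equation}\label{eq:lin}
\sum_ir_i\prod_{l\ne i}q_l=\delta\,t^{N-j},\qquad\delta\in A ,
\end{equation}
with $\delta=0$ if $j>N$. Two solutions come from moving the variable. Translation of $t$ gives $j=1$, $r_i=\lambda q_i'$, $\delta=N\lambda$; this is the effect of tensoring all bundles with a line bundle. Scaling gives $j=0$, $r_i=tq_i'-n_iq_i$, $\delta=0$; the negative of this is the derivation of $R$ that multiplies an element by its degree. For $\mathbb CP^1$, where $q_1=t-\xi$ and $q_2=t+\xi$, the case $j=1$ of \eqref{eq:lin} reads $r_1(t+\xi)+r_2(t-\xi)=\delta t$ with $r_1,r_2\in A$, so $r_1=r_2$ and translation is the only solution. This persists.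

\begin{proposition}\label{prop:def}
Let $j\ge1$ and let $r_i\in A\otimes R[t]$ be homogeneous of degree $n_i-j$ and satisfy \eqref{eq:lin}. If $j\ge2$, then all $r_i=0$ and $\delta=0$. If $j=1$, there is a unique $\lambda\in A$ with $r_i=\lambda q_i'$ for all $i$, and $\delta=N\lambda$. Moreover, $\lambda q_i'=0$ for a single $i$ forces $\lambda=0$.
\end{proposition}

To isolate $r_i$ we adjoin a root $x$ of $q_i$ and put $t=x$; all other terms of \eqref{eq:lin} vanish, and what remains is $r_i(x)w(x)=\delta x^{N-j}$, where $w$ is the product of the other factors. So we must know the kernel of multiplication by $w(x)$ in low degrees, and which multiples of $x^{N-j}$ lie in its image. The cokernel is again a factorization algebra, and Poincar\'e duality converts the cokernel in high degrees into the kernel in low degrees.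

Let $k,m\ge1$, $k+m=N$, and let $B$ be the factorization algebra $t^N=(t-x)\,\tilde q(t)\,w(t)$ over $\mathbb Z$ with $\deg\tilde q=k-1$, $\deg w=m$. Put $q=(t-x)\tilde q$. Thus $B=H^*(\mathrm{Fl}(1,k-1,m);\mathbb Z)$, of top degree $d_B=km+k-1$, and $B=R(k,m)[x]/(q(x))$ is free over $R(k,m)$ on $1,x,\dots,x^{k-1}$. Differentiating $t^N=qw$ at $t=x$ gives
\begin{equation}\label{eq:qw}
q'(x)\,w(x)=Nx^{N-1}.
\end{equation}

\begin{lemma}\label{lem:w}
Let $A$ be an abelian group.
\begin{itemize}
\item[(a)] The kernel of $w(x)$ on $A\otimes B_{k-j}$ is $0$ for $j\ge2$, and is $\{a\otimes q'(x):a\in A,\ Na=0\}$ for $j=1$.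
\item[(b)] If $1\le j\le N$, $\delta\in A$ and $\delta x^{N-j}\in w(x)(A\otimes B)$, then $\delta=0$ if $j\ge2$, and $\delta\in NA$ if $j=1$.
\item[(c)] The kernel of $w(x)$ on $\mathbb Q\otimes B_k$ is $\mathbb Q\cdot xq'(x)$, and $xq'(x)=(tq'-kq)(x)$.
\end{itemize}
\end{lemma}

\begin{proof}
\emph{The cokernel.} Let $\bar B=B/w(x)B$. The condition $w(x)=0$ says that $w=(t-x)\tilde w$ for a unique monic $\tilde w$, so $\bar B$ is the universal ring with a factorization $t^N=(t-x)^2\tilde q\tilde w$. Build it in two stages. Since $t^N\equiv x^N+Nx^{N-1}(t-x)$ modulo $(t-x)^2$, the universal ring over which $(t-x)^2$ divides $t^N$ is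
\[
S=\mathbb Z[x]/(x^N,Nx^{N-1}),
\]
with $S_a=\mathbb Z$ for $0\le a\le N-2$, $S_{N-1}=\mathbb Z/N$ and $S_a=0$ for $a\ge N$. Then $\bar B$ is the factorization algebra over $S$ of $t^N/(t-x)^2$ of type $(k-1,m-1)$. By (F1) it is free over $S$, with a homogeneous basis that contains $1$ and has exactly one element of the top degree $e=(k-1)(m-1)$; let $\tau\in B_e$ represent that element. Since $e+N-1=km$, we have $\bar B_a=0$ for $a>km$, and $\bar B_{km}=\mathbb Z/N$ is generated by $x^{N-1}\tau$.

(b) We have $(A\otimes B)/w(x)(A\otimes B)=A\otimes\bar B$, which contains $A\otimes S$ as a direct summand. So $\delta x^{N-j}=0$ in $A\otimes S_{N-j}$, which is $A$ for $j\ge2$ and $A/NA$ for $j=1$.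

(a) By Poincar\'e duality $A\otimes B_a\cong\operatorname{Hom}(B_{d_B-a},A)$ through $y\mapsto\int(\,\cdot\,)y$, and $w(x)y=0$ if and only if $\int z\,w(x)y=0$ for all $z$, that is, if and only if the homomorphism kills $w(x)B$. So the kernel of $w(x)$ on $A\otimes B_a$ is $\operatorname{Hom}(\bar B_{d_B-a},A)$. For $a=k-j$ we have $d_B-a=km-1+j$. This gives $0$ for $j\ge2$. For $j=1$ the kernel is identified with $\{a\in A:Na=0\}$ by $y\mapsto\int x^{N-1}\tau y$. By \eqref{eq:qw}, $a\otimes q'(x)$ lies in the kernel if $Na=0$; to see that these are all elements of the kernel we show $\int x^{N-1}\tau q'(x)=\pm1$.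

The first block defines a bundle $\mathrm{Fl}(1,k-1,m)\to\mathbb CP^{N-1}$ with fiber $\mathrm{Gr}_{k-1}(\mathbb C^{N-1})$, and $x^{N-1}$ is the pull-back of a generator of the top cohomology of the base. By \eqref{eq:fiberint} the integral is $\pm\int\tau q'(x)$ over the fiber. There $x=0$ and $q'(x)=\tilde q(x)=\tilde q(0)=\pm c_{k-1}(\tilde\gamma^*)$, where $\tilde\gamma$ is the tautological bundle of rank $k-1$. A nonzero linear functional on $\mathbb C^{N-1}$ defines a section of $\tilde\gamma^*$ that vanishes transversally along the subspaces contained in its kernel, that is, along $\mathrm{Gr}_{k-1}(\mathbb C^{N-2})$. The top Chern class is Poincar\'e dual to this zero set, so the integral is $\pm\int\tau$ over $\mathrm{Gr}_{k-1}(\mathbb C^{N-2})$. On this Grassmannian the last block splits off a fixed line, so $x\mapsto0$ and $w\mapsto t\tilde w$, and the restriction map is the quotient map $B\to B/(w(x),x)=\bar B\otimes_S\mathbb Z$, the factorization algebra $t^{N-2}=\tilde q\tilde w$. It carries the basis element $\tau$ to a generator of the top degree $e$,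 so the integral is $\pm1$.

(c) As in (a), the kernel is dual to $\mathbb Q\otimes\bar B_{km-1}$. Now $\mathbb Q\otimes\bar B$ is free over $\mathbb Q\otimes S=\mathbb Q[x]/(x^{N-1})$, so its top degree is $e+N-2=km-1$, and it is one-dimensional there. By \eqref{eq:qw}, $xq'(x)w(x)=Nx^N=0$. Since $q(x)=0$, $xq'(x)=(tq'-kq)(x)$. If $q=t^k-\xi t^{k-1}+\cdots$, then $tq'-kq=\xi t^{k-1}+\cdots$ has degree $<k$ in $t$ and $\xi\ne0$ in $R(k,m)\otimes\mathbb Q$, so $xq'(x)\neq0$.
\end{proof}

For $R=R(n_1,\dots,n_r)$ and a block $i$ put $B^{(i)}=R[x]/(q_i(x))$ and $w_i=\prod_{l\ne i}q_l$. This ring is free over $R$ on $1,\dots,x^{n_i-1}$, so a polynomial in $A\otimes R[t]$ of $t$-degree $<n_i$ is determined by its value at $x$. With $k=n_i$, $m=N-n_i$, it is also the factorization algebra of $w$ over $B$ of type $(n_l)_{l\ne i}$, so it is free over $B$ on a homogeneous basis consisting of $1$ and of elements $b$ of positive degree. \emph{Lemma~\ref{lem:w} holds verbatim for $B^{(i)}$, $w_i(x)$, $q_i'(x)$.} Indeed, multiplication by $w(x)$ respects the components. In (b) take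 the component of $1$. In (a) and (c) the component along $b\neq1$ lies in the kernel of $w(x)$ on $A\otimes B_{k-j-\deg b}$, where $j=0$ in (c). This kernel vanishes by (a), since $j+\deg b\ge2$ in case (a), and since $j+\deg b\geq1$ and $\mathbb Q$ has no $N$-torsion in case (c).

\begin{proof}[Proof of Proposition~\ref{prop:def}]
Since $j\geq1$, $r_i$ has $t$-degree $<n_i$. For $j>N$ all $r_i$ have negative degree and vanish. Let $j\le N$ and put $t=x$ in $A\otimes B^{(i)}$, which gives $r_i(x)w_i(x)=\delta x^{N-j}$. If $j\ge2$, then $\delta=0$ by Lemma~\ref{lem:w}(b), $r_i(x)=0$ by (a), and so $r_i=0$.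

Let $j=1$. By (b), $\delta=N\mu$ with $\mu\in A$, and by \eqref{eq:qw} $(r_i-\mu q_i')(x)$ is killed by $w_i(x)$. By (a), $r_i=\lambda_iq_i'$ with $\lambda_i\in A$, $N\lambda_i=\delta$. It remains to compare the $\lambda_i$. The coefficient of $t^{N-2}$ in $q_i'w_i$ is
\[
-(n_i-1)\xi_i-n_i\sum_{l\ne i}\xi_l=-(n_i-1)\xi_i+n_i\xi_i=\xi_i .
\]
So \eqref{eq:lin} gives $\sum_i\lambda_i\otimes\xi_i=0$ in $A\otimes R_1=A^r/A(1,\dots,1)$, which says that all $\lambda_i$ are equal. If $\lambda q_i'=0$, the same coefficient of $\lambda q_i'w_i$ gives $\lambda\otimes\xi_i=0$, so $\lambda=0$; this also proves uniqueness.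
\end{proof}

\begin{corollary}\label{cor:defprod}
Let $F=\prod_cF_c$, let $c$ be nontrivial and $j\ge1$, and let $r_i\in A\otimes R_F[t]$, $i\in I_c$, be homogeneous of degree $\kappa_{ic}-j$ with $\sum_ir_i\prod_{l\ne i}q_{lc}=\delta t^{m_c-j}$. Then the conclusions of Proposition~\ref{prop:def} hold, with $q_{ic}$ and $m_c$ for $q_i$ and $N$.
\end{corollary}

\begin{proof}
Expand in a homogeneous basis $\{b\}\ni1$ of $\bigotimes_{c'\ne c}R_{c'}$. For $b\ne1$ the $b$-components satisfy \eqref{eq:lin} over $R_c$ with $j+\deg b\ge2$ in place of $j$ and $\delta=0$, so they vanish. To the components of $1$ apply the proposition.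
\end{proof}

The case $j=0$ describes derivations. The degree derivation shows that the hypothesis on degree $1$ in the next lemma is needed.

\begin{lemma}\label{lem:der}
A derivation $D$ of $R_F\otimes\mathbb Q$ that preserves degrees and vanishes in degree $1$ is zero.
\end{lemma}

\begin{proof}
The coefficients of the $q_{ic}$ generate $R_F$, so we show that $r_{ic}=D(q_{ic})$ vanishes, where $D$ is applied to the coefficients. The polynomial $r_{ic}$ is homogeneous of degree $\kappa_{ic}$, has $t$-degree $<\kappa_{ic}$, and $\sum_ir_{ic}\prod_{l\ne i}q_{lc}=D(t^{m_c})=0$. For trivial $c$ this says $r_{ic}=0$. Let $c$ be nontrivial and expand in a basis $\{b\}$ as above. For $b\neq1$ the components solve \eqref{eq:lin} with $A=\mathbb Q$, $j=\deg b\ge1$ and $\delta=0$; they vanish by Proposition~\ref{prop:def}, because $m_c\lambda=0$ implies $\lambda=0$ in $\mathbb Q$. So $r_{ic}\in\mathbb Q\otimes R_c[t]$. Evaluating at a root $x$ of $q_{ic}$ and using Lemma~\ref{lem:w}(c), we get $r_{ic}=\mu(tq_{ic}'-\kappa_{ic}q_{ic})$ with $\mu\in\mathbb Q$. The coefficient of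 $t^{\kappa_{ic}-1}$ is $\mu\xi_{ic}$ on the right and $-D\xi_{ic}=0$ on the left. Hence $\mu=0$.
\end{proof}

\section{The twist of a normalized equivariant map}\label{sec:twist}

Let $V_c,W_c$ be representations of a compact Lie group $\Gamma$ of dimension $m_c$, and let $F(V)$, $F(W)$ be the products of flag manifolds with the same block sizes $\kappa_{ic}$. By (F2) both have cohomology ring $R_F$. A $\Gamma$-map $f\colon F(V)\to F(W)$ is \emph{normalized} if $f^*q_{ic}=q_{ic}$ in $R_F[t]$ for all $i,c$; this is a nonequivariant condition. Let $\gamma_{ic}$ denote the tautological bundles on $F(V)$, and let $E_{ic}$ be the pull-backs under $f$ of the tautological bundles on $F(W)$. They are $\Gamma$-bundles, and $\bigoplus_i\gamma_{ic}$ and $\bigoplus_iE_{ic}$ are the product bundles with fibers $V_c$ and $W_c$.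

\begin{proposition}\label{prop:twist}
Let $f$ be normalized and $c$ nontrivial. There is a unique $\chi_c\in\operatorname{Hom}(\Gamma,S^1)$ with
\[
c^\Gamma_{E_{ic}}(t)=c^\Gamma_{\chi_c\otimes\gamma_{ic}}(t)\quad\text{over } H^*_\Gamma(F(V))\text{ for all }i\in I_c .
\]
Moreover $c^\Gamma_{W_c}(t)=c^\Gamma_{\chi_cV_c}(t)$ in $\Lambda[t]$.
\end{proposition}

\begin{proof}
We use the filtration $\mathcal F^j$ of \S\ref{sub:borel} and remove the discrepancy one order at a time. Let $\chi$ be any character with $\lambda=c_1(\chi)$, and put $Q_i=c^\Gamma_{E_{ic}}$, $\tilde q_i=c^\Gamma_{\chi\otimes\gamma_{ic}}$. Both restrict to $q_{ic}$, the first because $f$ is normalized, so $Q_i-\tilde q_i$ has coefficients in $\mathcal F^1$ by (L2). Suppose that all $Q_i-\tilde q_i$ have coefficients in $\mathcal F^j$, $j\ge1$, and let $r_i\in\Lambda_j\otimes R_F[t]$ be the leading terms of order $j$, homogeneous of degree $\kappa_{ic}-j$. Products of two differences lie in $\mathcal F^{2j}\subseteq\mathcal F^{j+1}$, so the leading term of order $j$ of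
\[
\prod_iQ_i-\prod_i\tilde q_i=c^\Gamma_{W_c}-c^\Gamma_{\chi V_c}
\]
is $\sum_ir_i\prod_{l\ne i}q_{lc}$. On the right the coefficient of $t^{m_c-s}$ lies in $\Lambda_s$, so by (L3) the leading term is $\delta t^{m_c-j}$ with $\delta\in\Lambda_j$, and $\delta=0$ if $j>m_c$. Thus Corollary~\ref{cor:defprod} applies with $A=\Lambda_j$.

Start with $\chi=1$, $j=1$. The corollary gives $r_i=-\lambda_cq_{ic}'$ for all $i$, with one $\lambda_c\in\Lambda_1$, and $\lambda_c=c_1(\chi_c)$ by Lemma~\ref{lem:H2}. By Taylor's formula,
\begin{equation}\label{eq:taylor}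
c^\Gamma_{\chi_c\otimes\gamma_{ic}}(t)=c^\Gamma_{\gamma_{ic}}(t-\lambda_c)\equiv c^\Gamma_{\gamma_{ic}}(t)-\lambda_c\,\tfrac{d}{dt}c^\Gamma_{\gamma_{ic}}(t)\pmod{\mathcal F^2}.
\end{equation}
So for $\chi=\chi_c$ the differences $Q_i-\tilde q_i$ lie in $\mathcal F^2$. For $j\ge2$ the corollary says that the leading terms vanish, so the differences lie in $\mathcal F^j$ for all $j$, and they are zero by (L1). Multiplying over $i$ gives $c^\Gamma_{W_c}=c^\Gamma_{\chi_cV_c}$ in $\mathcal H[t]$, hence in $\Lambda[t]$. If two characters with classes $\lambda,\lambda'$ both work, \eqref{eq:taylor} gives $(\lambda-\lambda')q_{ic}'=0$ in $\Lambda_1\otimes R_F[t]$. So $\lambda=\lambda'$ by the corollary, and the characters agree by Lemma~\ref{lem:H2}.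
\end{proof}

We call $\chi_c$ the \emph{twist} of $f$ at $c$. In each of the following situations the defining identity is inherited, and uniqueness identifies the twist.
\begin{itemize}
\item[(T1)] For a homomorphism $\phi\colon\Gamma'\to\Gamma$ of compact Lie groups, the twist of $f$ as a $\Gamma'$-map is $\chi_c\circ\phi$.
\item[(T2)] For a $\Gamma$-fixed point $y$ of $\prod_{c'\ne c}F_{c'}(V_{c'})$, the composite $f_c\colon F_c(V_c)=F_c(V_c)\times\{y\}\to F(W)\to F_c(W_c)$ is a normalized $\Gamma$-map that pulls the tautological bundles back to the restrictions of the $E_{ic}$; its twist is $\chi_c$.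
\item[(T3)] Replacing $V_c,W_c$ by $\omega V_c,\omega'W_c$ for characters $\omega,\omega'$ changes neither the $\Gamma$-spaces nor $f$. It replaces $\gamma_{ic},E_{ic}$ by $\omega\gamma_{ic},\omega'E_{ic}$, so the twist becomes $\chi_c\omega'\omega^{-1}$.
\end{itemize}

\begin{remark}
If $\Gamma$ is a torus, then $\Lambda$ is the polynomial ring on the character lattice, and unique factorization in $\Lambda[t]$ turns $c^\Gamma_{W_c}=c^\Gamma_{\chi_cV_c}$ into $W_c\cong\chi_cV_c$. The same follows for connected $\Gamma$ by restriction to a maximal torus. Section~\ref{sec:cyclic} is needed for disconnected groups, where Example~\ref{ex:Z4} blocks this shortcut.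
\end{remark}

\section{Cohomology automorphisms of Grassmannians}\label{sec:grass}

We now determine the graded automorphisms of $R\otimes\mathbb Q$ that fix degree $1$, beginning with $r=2$. There is one nontrivial example. On $\mathrm{Fl}(n,n)$, exchanging the two blocks and conjugating induces the automorphism $\nu$ of $R(n,n)$ with
\[
\nu(q_1)(t)=(-1)^nq_2(-t),\qquad\nu(q_2)(t)=(-1)^nq_1(-t),
\]
that is, $\nu(c_s(\gamma_1))=(-1)^sc_s(\gamma_2)$. It is an involution and $\nu(\xi_1)=-\xi_2=\xi_1$. So $\nu=\mathrm{id}$ for $n=1$, while for $n\ge2$, $\nu(c_2(\gamma_1))=\xi_1^2-c_2(\gamma_1)\neq c_2(\gamma_1)$ by \eqref{eq:deg2}.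

\begin{proposition}\label{prop:grass}
Let $k,m\ge1$ and let $\varphi$ be a graded automorphism of $R(k,m)\otimes\mathbb Q$ that is the identity in degree $1$. Then $\varphi=\mathrm{id}$, or $k=m$ and $\varphi=\nu$.
\end{proposition}

The ring has about $\min(k,m)$ generators and we know $\varphi$ on one of them. The way out is to regard the ring as a module for $\mathfrak{gl}_N$. Multiplication by the degree-one class extends to an $\mathfrak{sl}_2$-action that $\varphi$ must respect, and $\mathfrak{sl}_2$ together with multiplication by one class of degree $2$ generates enough operators to reach the whole module from $1$. So only the effect of $\varphi$ in degree $2$ matters, and it is given by a single number $b$, which a trace computation pins down.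

We recall the $\mathfrak{sl}_2$-theory that is used. Let $\mathsf e,\mathsf f,\mathsf h$ satisfy $[\mathsf e,\mathsf f]=\mathsf h$, $[\mathsf h,\mathsf e]=2\mathsf e$, $[\mathsf h,\mathsf f]=-2\mathsf f$. A finite-dimensional module over $\mathbb Q$ is a direct sum of irreducible modules $V(n)$, with $\mathsf h$-weights $-n,-n+2,\dots,n$ of multiplicity one. A nonzero weight vector killed by $\mathsf e$ has weight $\ge0$. A nonzero vector $v$ of weight $-n$ killed by $\mathsf f$ generates a copy of $V(n)$ with basis $v,\mathsf ev,\dots,\mathsf e^nv$, and $\mathsf e^{n+1}v=0$. The Casimir operator $\Omega=\frac12\mathsf h^2+\mathsf e\mathsf f+\mathsf f\mathsf e$ acts on $V(n)$ by the scalar $\frac12n^2+n$. In any module, $[\mathsf f,\mathsf e^2]=-(\mathsf h\mathsf e+\mathsf e\mathsf h)$ and $[\mathsf f,\mathsf h\mathsf e+\mathsf e\mathsf h]=2\mathsf f\mathsf e+2\mathsf e\mathsf f-2\mathsf h^2$, so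
\begin{equation}\label{eq:casimir}
[\mathsf f,[\mathsf f,\mathsf e^2]]=2\mathsf h^2-2(\mathsf e\mathsf f+\mathsf f\mathsf e)=3\mathsf h^2-2\Omega .
\end{equation}

\begin{proof}[Proof of Proposition~\ref{prop:grass}]
If $k=1$ or $m=1$, the ring is generated in degree $1$ and $\varphi=\mathrm{id}$. Let $k,m\ge2$, $N=k+m$, $d=km\ge4$, $s=k-m$, and $R_{\mathbb Q}=R(k,m)\otimes\mathbb Q$, presented as in \eqref{eq:grass}. Let $p_j=\sum_ix_i^j$ be the power sums in the roots of $\gamma_1$; $p_1=\xi_1$.

\emph{The module $\bigwedge^kV$.} Let $V=\mathbb Q[x]/(x^N)$, so $V^{\otimes k}=\mathbb Q[x_1,\dots,x_k]/(x_1^N,\dots,x_k^N)$, and let $M=\bigwedge^kV\subseteq V^{\otimes k}$ be the antisymmetric part. Let $\Delta$ be the Vandermonde polynomial, the alternant with exponents $(k-1,\dots,1,0)$. The product $h_j\Delta$ is the alternant with exponents $(j+k-1,k-2,\dots,0)$, because $h_j$ is the Schur polynomial of a one-row partition. For $j\ge m+1$ we have $j+k-1\ge N$, so $h_j\Delta=0$ in $V^{\otimes k}$, and $g\mapsto g\Delta$ defines a linear map $R_{\mathbb Q}\to M$. It is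 onto, since an antisymmetric tensor lifts to an alternating polynomial, which is $\Delta$ times a symmetric one. Both sides have dimension $\binom Nk$, so $R_{\mathbb Q}\cong M$, and we normalize so that $1$ corresponds to $v_0=1\wedge x\wedge\dots\wedge x^{k-1}$. Let $M_j$ correspond to degree $j$; it has as basis the wedges $x^{a_1}\wedge\dots\wedge x^{a_k}$, $a_1<\dots<a_k<N$, with $\sum a_i=j+\binom k2$. Let $\rho\colon\mathfrak{gl}(V)\to\operatorname{End}(M)$ be the action by derivations and $\mathsf e\in\mathfrak{gl}(V)$ multiplication by $x$. Then multiplication by $p_j$ on $R_{\mathbb Q}$ becomes $\rho(\mathsf e^j)$. We view $\varphi$ as a linear automorphism of $M$; it fixes $v_0$, preserves each $M_j$, and conjugates multiplication by $y$ to multiplication by $\varphi(y)$.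

\emph{$\varphi$ commutes with $\mathfrak{sl}_2$.} On $V$ put $\mathsf hx^a=(2a-N+1)x^a$ and $\mathsf fx^a=a(N-a)x^{a-1}$. Then $[\mathsf e,\mathsf f]x^a=\bigl(a(N-a)-(a+1)(N-a-1)\bigr)x^a=\mathsf hx^a$, the other two relations hold because $\mathsf e$ and $\mathsf f$ shift $a$ by $\pm1$, and $V=V(N-1)$. Let $\mathsf E,\mathsf F,\mathsf H$ be the images under $\rho$ and $\mathsf E_2=\rho(\mathsf e^2)$. On $v_0$, $\mathsf H$ is $k(k-1)-k(N-1)=-d$, so $\mathsf H=2j-d$ on $M_j$. The map $\varphi$ commutes with $\mathsf H$, and with $\mathsf E$ because $\varphi(p_1)=p_1$. Then $Z=\varphi\mathsf F\varphi^{-1}-\mathsf F$ satisfies $[\mathsf E,Z]=\varphi\mathsf H\varphi^{-1}-\mathsf H=0$ and has weight $-2$ in the $\mathfrak{sl}_2$-module $\operatorname{End}(M)$. So $Z=0$, and $\varphi$ commutes with $\mathsf F$.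

On $V$ we have $2\Omega=(N-1)^2+2(N-1)=N^2-1$, so \eqref{eq:casimir} is the diagonal operator $K$ with
\[
Kx^a=K_ax^a,\qquad K_a=3(2a-N+1)^2-(N^2-1),\qquad K_{a+1}-K_a=12(2a-N+2).
\]
Since $\rho$ is a homomorphism of Lie algebras, $\operatorname{ad}(\mathsf F)^2\mathsf E_2=\rho(K)$. Applying \eqref{eq:casimir} to $M$ itself, $\operatorname{ad}(\mathsf F)^2\mathsf E^2=3\mathsf H^2-2\Omega$, where from now on $\Omega$ is the Casimir operator of $M$.

\emph{The number $b$.} The spaces $M_0,M_1,M_2$ have dimensions $1,1,2$, and $p_1^2,p_2$ is a basis of $M_2$. The vector $v_0$ generates a copy of $V(d)$, so $p_1^d\ne0$ and $\mathsf Fp_1^2\ne0$. Hence the kernel of $\mathsf F\colon M_2\to M_1$ is spanned by one element $P=p_2-\tau p_1^2$, $\tau\in\mathbb Q$, which has weight $4-d$ and generates a copy of $V(d-4)$. As $\varphi$ commutes with $\mathsf F$, $\varphi(P)=bP$ with $b\in\mathbb Q^*$. So $\varphi(p_2)=bp_2+(1-b)\tau p_1^2$, that is, $\varphi\mathsf E_2\varphi^{-1}=b\mathsf E_2+(1-b)\tau\mathsf E^2$. Applying $\operatorname{ad}(\mathsf F)^2$ gives an identity between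 operators of degree $0$, which have traces on each $M_j$:
\begin{equation}\label{eq:Kconj}
\varphi\,\rho(K)\,\varphi^{-1}=b\,\rho(K)+(1-b)\,\tau\,(3\mathsf H^2-2\Omega).
\end{equation}

\emph{If $b\ne1$, then $k=m$.} Taking traces in \eqref{eq:Kconj} and dividing by $1-b$,
\begin{equation}\label{eq:traces}
\operatorname{tr}_{M_j}\rho(K)=\tau\operatorname{tr}_{M_j}(3\mathsf H^2-2\Omega)\qquad\text{for all }j .
\end{equation}
Each wedge is an eigenvector of $\rho(K)$ with eigenvalue $\sum_iK_{a_i}$. For $j=0$ put $u=N-1$, $v=k-1$, so $N^2-1=u^2+2u$, $\sum_{a<k}a=kv/2$ and $\sum_{a<k}a^2=kv(2v+1)/6$. Then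
\begin{align*}
\sum_{a=0}^{k-1}K_a&=2kv(2v+1)-6kuv+3ku^2-k(u^2+2u)\\
&=2k\bigl(u^2-u-3uv+2v^2+v\bigr)=2k(u-v)(u-2v-1)=2km(m-k)=-2ds .
\end{align*}
The right side of \eqref{eq:traces} is $\tau(3d^2-d^2-2d)=2d(d-1)\tau$, so $\tau=-s/(d-1)$. Since $2k-N=s$, the increments of $K_a$ near $a=k$ are
\[
K_{k-1}-K_{k-2}=12(s-2),\qquad K_k-K_{k-1}=12s,\qquad K_{k+1}-K_k=12(s+2).
\]
Degree $1$ gives nothing new: both sides of \eqref{eq:traces} equal $-2s(d-6)$. The basis of $M_2$ is obtained from $v_0$ by replacing $x^{k-1}$ by $x^{k+1}$, or $x^{k-2}$ by $x^k$, so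
\[
\operatorname{tr}_{M_2}\rho(K)=-4ds+(24s+24)+(24s-24)=-4s(d-12).
\]
On the other hand $M_2$ is spanned by $p_1^2\in V(d)$ and $P\in V(d-4)$, both of weight $4-d$, so
\[
\operatorname{tr}_{M_2}(3\mathsf H^2-2\Omega)=6(d-4)^2-(d^2+2d)-\bigl((d-4)^2+2(d-4)\bigr)=4(d^2-11d+22).
\]
Thus \eqref{eq:traces} says $s(d-12)(d-1)=s(d^2-11d+22)$, or $s(2d+10)=0$. Hence $s=0$, $k=m$, $\tau=0$ and $P=p_2$.

\emph{If $b\ne1$, then $b=-1$ and $\nu\varphi$ has $b=1$.} Since $\varphi(p_1^d)=p_1^d\ne0$, $\varphi$ is the identity in the top degree $d$. As $P$ generates $V(d-4)$, $p_1^{d-4}P\ne0$ and $p_1^{d-2}P=0$. The class $p_1^{d-4}P$ of degree $d-2$ pairs nontrivially with degree $2$, which is spanned by $p_1^2$ and $P$, and it pairs to zero with $p_1^2$; so $\int p_1^{d-4}P^2\ne0$. Applying $\varphi$ gives $b^2=1$, so $b=-1$. The automorphism $\nu$ sends $p_2$ to the second power sum of the negated roots of $q_2$. The power sums of all roots of $q_1q_2=t^N$ vanish, so $\nu(p_2)=-p_2$. Therefore $\nu\varphi$ is the identity in degree $1$ and fixes $P=p_2$. Once we know that $b=1$ implies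 $\varphi=\mathrm{id}$, we get $\nu\varphi=\mathrm{id}$ and $\varphi=\nu$.

\emph{If $b=1$, then $\varphi=\mathrm{id}$.} The set $\mathfrak l$ of $y\in\mathfrak{gl}(V)$ such that $\rho(y)$ commutes with $\varphi$ is a Lie subalgebra. It contains $\mathsf e$, $\mathsf f$ and, as $b=1$, $\mathsf e^2$; hence it contains $K$. Let $\mathsf e_a$ be the matrix unit sending $x^a$ to $x^{a+1}$ and the other basis vectors to $0$. Then $\mathsf e=\sum_{a=0}^{N-2}\mathsf e_a$ and $[K,\mathsf e_a]=12(2a-N+2)\mathsf e_a$. These eigenvalues are distinct, so by Lagrange interpolation each $\mathsf e_a$ is a polynomial in $\operatorname{ad}K$ applied to $\mathsf e$, and $\mathsf e_a\in\mathfrak l$. On a wedge that contains $x^a$ but not $x^{a+1}$, $\rho(\mathsf e_a)$ replaces $x^a$ by $x^{a+1}$. Starting from $v_0$, raise the largest exponent step by step from $k-1$ to $a_k$, then the next from $k-2$ to $a_{k-1}$, and so on; no collision occurs because $a_1<\dots<a_k$. So every basis wedge is the image of $v_0$ under a product of operators that commute with $\varphi$, and $\varphi(v_0)=v_0$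 gives $\varphi=\mathrm{id}$.
\end{proof}

\section{Cohomology automorphisms of flag manifolds}\label{sec:aut}

Three tools reduce the general case to Grassmannians. The top power of a degree-one class controls what an automorphism does in degree $1$. An automorphism that fixes degree $1$ descends to the Grassmannians that occur as fibers. And these Grassmannians together detect the generators of the ring.

\subsection{Volume polynomial, fibers, indecomposables}

A rational class of degree $1$ on $F=\prod_cF_c$ is $y=\sum y_{ic}\xi_{ic}$, and the differences $y_{ic}-y_{lc}$, $i\neq l\in I_c$, are well-defined linear forms on $(R_F)_1\otimes\mathbb Q$. We call them \emph{roots}. For a single factor we drop the index $c$.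

\begin{lemma}\label{lem:vol}
There is a constant $C_F\ne0$ with
\[
\int_Fy^{\dim_{\mathbb C}F}=C_F\prod_c\ \prod_{i<l\text{ in }I_c}(y_{ic}-y_{lc})^{\kappa_{ic}\kappa_{lc}} .
\]
\end{lemma}

\begin{proof}
Write $y=\sum_cy_c$ with $y_c$ coming from $F_c$. In the multinomial expansion only the term $\prod_cy_c^{\dim F_c}$ survives, so the formula for the factors implies the formula for the product.

Consider $U/T=\mathrm{Fl}(1,\dots,1)$, of dimension $D=\binom N2$, with the classes $x_a$ of the lines. A transposition of $x_a,x_b$ acts on the top degree by $-1$: the ring is free on $1,x_a$ over the ring $R'$ of the flag manifold with these two blocks merged, so its top degree is $x_a\cdot R'_{\mathrm{top}}$, and $x_b=(x_a+x_b)-x_a$, where $x_a+x_b\in R'_1$ kills $R'_{\mathrm{top}}$. Hence $\int(\sum z_ax_a)^D$ is an alternating polynomial of degree $D$ in $z$, a multiple $C_0\prod_{a<b}(z_a-z_b)$. The top degree is spanned over $\mathbb Q$ by products of $D$ classes of degree $1$, hence, by polarization, by $D$-th powers; so $C_0\ne0$.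

For $X=\mathrm{Fl}(n_1,\dots,n_r)$ of dimension $d$ let $\mathrm{pr}\colon U/T\to X$ be the projection. Its fiber is a product of full flag manifolds, one for each block, of dimension $D-d$. Then $\mathrm{pr}^*y=\sum_ay_{i(a)}x_a$, where $i(a)$ is the block of $a$. Let $v=\sum v_ax_a$ with distinct $v_a$, and compare the coefficients of $\varepsilon^{D-d}$ in
\[
\int_{U/T}(\mathrm{pr}^*y+\varepsilon v)^D=C_0\prod_{a<b}\bigl(y_{i(a)}-y_{i(b)}+\varepsilon(v_a-v_b)\bigr).
\]
On the left, \eqref{eq:fiberint} gives $\pm\binom Dd\int_Xy^d\cdot\int_{\mathrm{fiber}}v^{D-d}$. On the right, the $D-d$ pairs $a<b$ in the same block each contribute a factor $\varepsilon$, so the coefficient is $C_0\prod_{i<l}(y_i-y_l)^{n_in_l}\cdot\Delta_v$, where $\Delta_v\ne0$ is the product of the $v_a-v_b$ over these pairs. By the cases already proved, the fiber integral is a nonzero constant times $\Delta_v$.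
\end{proof}

We use two kinds of fiber bundles $Z\to Y$ with fiber inclusion $j\colon F'\to Z$. For $J\subseteq\{1,\dots,r\}$, merging the blocks in $J$ into their sum maps $Z=X$ to a coarser flag manifold $Y$, with fiber $F'=\mathrm{Fl}((n_i)_{i\in J})$; the map $\pi_J=j^*$ sends $q_i$ to $q_i$ for $i\in J$ and to $t^{n_i}$ otherwise, and $\pi_{J'}$ factors through $\pi_J$ if $J'\subseteq J$. For a product, project $Z=F$ to $Y=\prod_{c'\ne c}F_{c'}$, with fiber $F_c$ and $\pi_c=j^*\colon R_F\to R_c$. In both cases $j^*$ is onto, since generators go onto generators.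

\begin{lemma}\label{lem:fiber}
In both cases, a graded automorphism $\varphi$ of $H^*(Z;\mathbb Q)$ that is the identity in degree $1$ induces a graded automorphism $\varphi'$ of $H^*(F';\mathbb Q)$ with $\varphi'j^*=j^*\varphi$, and $\varphi'$ is the identity in degree $1$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:vol} there is a rational class $y$ of degree $1$ on $Y$ with $y^{\dim Y}\ne0$; its pull-back $\eta$ to $Z$ has $\eta^{\dim Y}$ equal to a nonzero multiple of $\mathrm{pr}^*[\mathrm{pt}]$. By Poincar\'e duality on $Z$ and \eqref{eq:fiberint}, $z\eta^{\dim Y}=0$ if and only if $\int_{F'}j^*z\,j^*z'=0$ for all $z'$, and by surjectivity of $j^*$ and duality on $F'$ this means $j^*z=0$. So $\ker j^*$ is the annihilator of $\eta^{\dim Y}$, which $\varphi$ maps onto itself because $\varphi(\eta)=\eta$.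
\end{proof}

For a graded ring $S$ with $S_0=\mathbb Z$ or $\mathbb Q$ let $S^+$ be the part of positive degree and $QS=(S^+/(S^+)^2)\otimes\mathbb Q$ the space of \emph{indecomposables}. For a product, the maps $\pi_c$ induce an isomorphism $QR_F\cong\bigoplus_cQR_c$. For $R=R(n_1,\dots,n_r)$, the space $QR_s$ is spanned by the $c_s(\gamma_i)$ with $i\in T_s=\{i:n_i\ge s\}$, modulo the linear part $\pm\sum_{i\in T_s}c_s(\gamma_i)$ of the relation of degree $s$. So
\begin{equation}\label{eq:Q}
QR_s=\mathbb Q^{T_s}/\mathbb Q(1,\dots,1).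
\end{equation}

\begin{lemma}\label{lem:unip}
A graded automorphism $\varphi$ of $S=R_F\otimes\mathbb Q$ that induces the identity on $QS$ is the identity.
\end{lemma}

\begin{proof}
The quotient $(S^+)^a/(S^+)^{a+1}$ is spanned by products of $a$ indecomposables, so $\varphi$ is the identity on it, and $\varphi-\mathrm{id}$ is nilpotent. Let $D=\log\varphi$, a nilpotent degree-preserving operator. The identity $e^{nD}(yz)=e^{nD}(y)e^{nD}(z)$ holds for all integers $n$ and is polynomial in $n$; its linear term says that $D$ is a derivation. Since $QS_1=S_1$, $D$ vanishes in degree $1$, so $D=0$ by Lemma~\ref{lem:der}.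
\end{proof}

\subsection{Automorphisms that fix degree one}

\begin{proposition}\label{prop:autQ}
Let $r\geq2$. A graded automorphism $\varphi$ of $R(n_1,\dots,n_r)\otimes\mathbb Q$ that is the identity in degree $1$ is the identity, or $r=2$, $n_1=n_2$ and $\varphi=\nu$.
\end{proposition}

\begin{proof}
The case $r=2$ is Proposition~\ref{prop:grass}; let $r\ge3$. For $i\ne l$ let $\pi_{il}=\pi_{\{i,l\}}$ and let $\varphi_{il}$ be the automorphism of $R_{il}=R(n_i,n_l)\otimes\mathbb Q$ given by Lemma~\ref{lem:fiber}. Each $\varphi_{il}$ is $\mathrm{id}$ or $\nu$.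

Suppose first that all $\varphi_{il}=\mathrm{id}$, so $\pi_{il}\varphi=\pi_{il}$. For $i,l\in T_s$ the map induced by $\pi_{il}$ on \eqref{eq:Q} is $v\mapsto v_i-v_l\in\mathbb Q\cong Q(R_{il})_s$. These functionals have common kernel $0$, and they kill the image of $\varphi-\mathrm{id}$. So $\varphi=\mathrm{id}$ on $QR$, and $\varphi=\mathrm{id}$ by Lemma~\ref{lem:unip}.

It remains to exclude $\varphi_{il}=\nu\ne\mathrm{id}$. Suppose, after renumbering, that $\varphi_{12}=\nu\ne\mathrm{id}$, so $n_1=n_2=n\ge2$. Passing to the automorphism induced along $\pi_{\{1,2,3\}}$, we may assume $r=3$; put $n_3=m$, $N=2n+m$.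

\emph{Degree two leaves two candidates.} Write $c_2(i)=c_2(\gamma_i)$. The relations of degrees $1$ and $2$ eliminate $\xi_3$ and one of the $c_2(i)$, so
\[
z:=\varphi(c_2(1))=a_1\xi_1^2+a_2\xi_1\xi_2+a_3\xi_2^2+b_1c_2(1)+b_2c_2(2),
\]
where for $m\geq2$ we have eliminated $c_2(3)$, and for $m=1$, when $c_2(3)=0$, we eliminate $c_2(2)$ and take $b_2=0$. We restrict $z$ to the three Grassmannians and use \eqref{eq:deg2}.

In $R_{12}$, $\xi_2=-\xi_1$ and $c_2(2)=\xi_1^2-c_2(1)$, and $z$ maps to $\nu(c_2(1))=\xi_1^2-c_2(1)$. So $b_1-b_2=-1$ and $a_1-a_2+a_3+b_2=1$.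

In $R_{23}$, $\xi_1$ and $c_2(1)$ map to $0$, so $z$ maps to $\varphi_{23}(0)=0$, and $a_3\xi_2^2+b_2c_2(2)=0$. If $m\ge2$ the two classes are independent; if $m=1$, then $b_2=0$ and $\xi_2^2\ne0$ because $n\geq2$. In both cases $a_3=b_2=0$, so $b_1=-1$ and $a_1-a_2=1$.

In $R_{13}$, $\xi_2$ maps to $0$, so $a_1\xi_1^2-c_2(1)=\varphi_{13}(c_2(1))$. If $m\ge2$, independence of $\xi_1^2$ and $c_2(1)$ rules out $\varphi_{13}=\mathrm{id}$; so $\varphi_{13}=\nu$, $m=n$, $a_1=1$, $a_2=0$. If $m=1$, then $\varphi_{13}=\mathrm{id}$ and $c_2(1)=\xi_1^2\neq0$, so $a_1=2$, $a_2=1$. Thus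
\[
\text{(i) } m=n,\ z=\xi_1^2-c_2(1),\qquad\text{or}\qquad\text{(ii) } m=1,\ z=2\xi_1^2+\xi_1\xi_2-c_2(1).
\]

\emph{Deforming $t^N$ to $t^N-1$.} To exclude these we would like to evaluate the formula for $z$ at points, but $R\otimes\mathbb C$ has only one point. The relations of $R$ have degrees $1,\dots,N$, so a lift of $\varphi$ automatically respects the deformation in which only the constant term of $t^N$ moves, and the deformed ring has many points. Let $\mathcal P$ be the polynomial ring over $\mathbb Q$ on symbols $c_s(\gamma_i)$, $1\le s\le n_i$, let $\deg\varepsilon=N$, and for $a\in\mathbb Q$ let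
\[
R^{(a)}=\mathcal P[\varepsilon]\big/\bigl(q_1q_2q_3=t^N-a\varepsilon\bigr).
\]
By (F1) it is free over $\mathbb Q[\varepsilon]$ of rank $N!/\prod n_i!$, and $R^{(a)}/\varepsilon=R\otimes\mathbb Q$. Lift $\varphi$ on generators to a graded homomorphism $\Phi\colon\mathcal P\to\mathcal P$ with $\Phi(\xi_i)=\xi_i$ and $\Phi(c_2(1))=z$, the polynomial in (i) or (ii). For $s\ge1$ the coefficient of $t^{N-s}$ in $\prod\Phi(q_i)$ vanishes in $R\otimes\mathbb Q$, so in $R^{(1)}$ it lies in $\varepsilon R^{(1)}$, which is $0$ in degrees $<N$ and $\mathbb Q\varepsilon$ in degree $N$. Hence $\prod\Phi(q_i)=t^N-a\varepsilon$ in $R^{(1)}[t]$ for some $a\in\mathbb Q$, and $\Phi$ induces a graded $\mathbb Q[\varepsilon]$-algebra map $R^{(a)}\to R^{(1)}$ that reduces to $\varphi$ modulo $\varepsilon$. It is onto by induction on the degree (graded Nakayama), and a surjection of free modules of the same finite rank is an isomorphism.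

Put $\varepsilon=1$ and tensor with $\mathbb C$. The target becomes the factorization algebra of $t^N-1$. Its $\mathbb C$-points are the ordered partitions $I=(I_1,I_2,I_3)$ of the group $\mu_N$ of $N$-th roots of unity with $|I_i|=n_i$; at $I$ the class $c_s(\gamma_i)$ takes the value $e_s(I_i)$, the $s$-th elementary symmetric function of $I_i$. The number of points equals the dimension, so the algebra is reduced. Then the source, the factorization algebra of $t^N-a$, is reduced, and $a\ne0$ since $R\otimes\mathbb C$ is not. Choose $\theta$ with $\theta^N=a$. The points of the source are the $(\theta J_1,\theta J_2,\theta J_3)$ with $J$ an ordered partition of $\mu_N$, and the isomorphism gives a bijection $I\mapsto J$ such that $\Phi(c_s(\gamma_i))$ takes at $I$ the value $\theta^se_s(J_i)$. In particular $e_1(I_1)=\theta e_1(J_1)$.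

\emph{Arcs are recognized by their sums.} Call a set of $n$ consecutive elements of $\mu_N$ an arc. The arcs are the $N$ rotations $\zeta A_0$ of one arc $A_0$, and $e_1(A_0)\ne0$ is a geometric sum with $0<n<N$; so their sums $\zeta e_1(A_0)$ are distinct and have the same absolute value. Let $S\subseteq\mu_N$, $|S|=n$, maximize $|e_1(S)|$, and let $\upsilon$ be the unit vector in the direction of $e_1(S)$. If some $\zeta'\notin S$ had $\operatorname{Re}(\bar\upsilon\zeta')>\operatorname{Re}(\bar\upsilon\zeta)$ for some $\zeta\in S$, exchanging them would increase $\operatorname{Re}(\bar\upsilon e_1)$ and hence $|e_1|$. So, if $\varrho$ is the least value of $\operatorname{Re}(\bar\upsilon\zeta)$ on $S$, then $S$ consists of all roots in the open circular arc $\operatorname{Re}(\bar\upsilon\zeta)>\varrho$ and of one or both endpoints of that arc. Such a set is consecutive. Hence the maximizers are exactly the arcs, and $e_1(S)=e_1(A)$ with $A$ an arc and $|S|=n$ implies $S=A$.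

Since $I\mapsto J$ is a bijection, the maxima of $|e_1(I_1)|$ and of $|\theta||e_1(J_1)|$ agree, so $|\theta|=1$. If $I_1$ is an arc, then $|e_1(J_1)|$ is maximal, $J_1$ is an arc, and $\theta=e_1(I_1)/e_1(J_1)\in\mu_N$. So $a=1$, and we may choose $\theta=1$. Then $J_1=I_1$ whenever $I_1$ is an arc, and for all such $I$ the value of $z$ at $I$ is $e_2(I_1)$.

In case (i) this says $e_1(I_1)^2=2e_2(I_1)$, that is, $\sum_{\zeta\in I_1}\zeta^2=0$. For $I_1=\{1,\omega,\dots,\omega^{n-1}\}$ with $\omega=e^{2\pi i/N}$ the sum is $(\omega^{2n}-1)/(\omega^2-1)$, which is nonzero because $N=3n$ does not divide $2n$. In case (ii) it says $2e_1(I_1)^2+e_1(I_1)e_1(I_2)=2e_2(I_1)$. Fix the arc $I_1$ and let the single element $\zeta$ of $I_3$ run through the $n+1$ roots outside $I_1$. Then $e_1(I_2)=-e_1(I_1)-\zeta$ varies, all other terms are fixed, and $e_1(I_1)\ne0$. Both cases are contradictory.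
\end{proof}

\subsection{Integral automorphisms}

Over $\mathbb Q$ there are also the scalings $z\mapsto s^{\deg z}z$, $s\in\mathbb Q^*$; the power maps of Section~\ref{sec:intro} realize some of them. Integral invertibility leaves only $s=\pm1$. This is the point at which the hypothesis that $f$ is a homotopy equivalence is used.

\begin{proposition}\label{prop:autZ}
Let $r\geq2$ and let $\varphi$ be a graded automorphism of $R=R(n_1,\dots,n_r)$. There are $\sigma\in S_r$ with $n_{\sigma(i)}=n_i$ and $\epsilon=\pm1$ such that $\varphi(q_i)(t)=\epsilon^{n_i}q_{\sigma(i)}(\epsilon t)$ for all $i$.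
\end{proposition}

\begin{proof}
The formula says $\varphi(c_s(\gamma_i))=\epsilon^sc_s(\gamma_{\sigma(i)})$. For each admissible pair $(\sigma,\epsilon)$ it defines an automorphism of $R$, these automorphisms form a group, and $\nu$ belongs to it. By Proposition~\ref{prop:autQ} it suffices to find a member of the group that agrees with $\varphi$ on $R_1$.

The top degree of $R$ is $\mathbb Z$, so $\int\varphi(y)^d=\pm\int y^d$. Let $\varphi^t$ be the transpose of $\varphi$ on linear forms. By Lemma~\ref{lem:vol}, $\prod_{i<l}\varphi^t(y_i-y_l)^{n_in_l}=\pm\prod_{i<l}(y_i-y_l)^{n_in_l}$, and by unique factorization $\varphi^t$ permutes the lines spanned by the roots and preserves the multiplicities $n_in_l$. We claim that $\varphi^t(y_i-y_l)=s(y_{\sigma(i)}-y_{\sigma(l)})$ for some $s\in\mathbb Q^*$ and $\sigma\in S_r$ with $n_{\sigma(i)}=n_i$. For $r=2$ the space is one-dimensional and $\sigma=\mathrm{id}$ works.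

Let $r\ge3$ and view the root lines as the edges of the complete graph on $\{1,\dots,r\}$. Three distinct edges are linearly dependent exactly when they form a triangle, so $\varphi^t$ preserves triangles. Two edges share a vertex exactly when they lie in a common triangle, so it preserves adjacency. For $r=3$ all six permutations of the three edges come from $S_3$. For $r\ge4$, a set of at least three pairwise adjacent edges is a triangle or has a common vertex. So the stars (all $r-1$ edges at one vertex) are the sets of $r-1$ pairwise adjacent edges that contain no triangle, and $\varphi^t$ permutes them by some $\sigma\in S_r$. The edge $\{i,l\}$ is the intersection of the stars of $i$ and $l$, so it goes to $\{\sigma(i),\sigma(l)\}$. Thus $\varphi^t(y_i-y_l)=s_{il}(y_{\sigma(i)}-y_{\sigma(l)})$ with $s_{il}=s_{li}$. Applying $\varphi^t$ to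
\begin{equation}\label{eq:triangle}
(y_i-y_l)+(y_l-y_{l'})=y_i-y_{l'}
\end{equation}
and comparing coefficients gives $s_{il}=s_{ll'}=s_{il'}$, so adjacent edges, and hence all edges, have the same scalar $s$. Finally $n_i^2=(n_in_l)(n_in_{l'})/(n_ln_{l'})$ for distinct $i,l,l'$, so the invariance of the multiplicities gives $n_{\sigma(i)}=n_i$.

The claim means $\varphi(\xi_i)=s\,\xi_{\sigma^{-1}(i)}$. The determinant of $\varphi$ on the lattice $R_1$ is $\pm s^{r-1}=\pm1$, so $s=\pm1$, and the member $(\sigma^{-1},s)$ of the group agrees with $\varphi$ on $R_1$.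
\end{proof}

\section{Finite cyclic groups}\label{sec:cyclic}

\begin{theorem}\label{thm:cyclic}
Let $C$ be a finite cyclic group, $\alpha,\beta$ representations of $C$ of dimension $N$, $X=\mathrm{Fl}(n_1,\dots,n_r)$ with $r\ge2$, and $f\colon X_\alpha\to X_\beta$ a normalized $C$-map with twist $\chi$. Then $\beta\cong\chi\alpha$.
\end{theorem}

\begin{proof}
We use induction on $|C|$, for all $N$ and all block sizes at once; $|C|=1$ is trivial. By (T3) we may replace $\beta$ by $\chi^{-1}\beta$ and assume $\chi=1$. With $E_i=f^*\gamma_i$, Proposition~\ref{prop:twist} gives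
\begin{equation}\label{eq:chern}
c^C_{E_i}=c^C_{\gamma_i}\ \text{ over }H_C^*(X_\alpha),\qquad c^C_\beta=c^C_\alpha\ \text{ over }H^*(BC;\mathbb Z).
\end{equation}
For a prime $p$ dividing $|C|$ let $C_p\subseteq C$ be the subgroup of order $p$. Fix such a $p$, chosen, if possible, so that some character of $C_p$ occurs at least twice in $\alpha$.

Identify the characters of $C_p$ with $c\in\mathbb F_p$, so that $H^*(BC_p;\mathbb Z)=\mathbb Z[u]/(pu)$ and the character $c$ has first Chern class $cu$. Let $\alpha=\bigoplus_cV_c$ and $\beta=\bigoplus_cW_c$ be the $C_p$-isotypic decompositions; they are $C$-invariant. Restrict the second part of \eqref{eq:chern} to $C_p$ and apply the ring map $\mathbb Z[u]/(pu)\to\mathbb F_p$, $u\mapsto1$. This gives $\prod_c(t-c)^{\dim W_c}=\prod_c(t-c)^{\dim V_c}$ in $\mathbb F_p[t]$, so $\dim V_c=\dim W_c=:m_c$. From now on $c$ runs over the characters with $m_c>0$. We must show $W_c\cong V_c$ as representations of $C$.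

A decomposition $(L_i)$ is fixed by $C_p$ if and only if $L_i=\bigoplus_c(L_i\cap V_c)$ for all $i$. So $X_\alpha^{C_p}$ is the disjoint union of the connected $C$-invariant sets $F_\kappa(V)=\prod_cF_c(V_c)$, where $\kappa=(\kappa_{ic})$ runs over the matrices of nonnegative integers with $\sum_i\kappa_{ic}=m_c$ and $\sum_c\kappa_{ic}=n_i$, and $F_c(V_c)$ is the flag manifold of $V_c$ with block sizes $\kappa_{ic}$, $i\in I_c=\{i:\kappa_{ic}>0\}$. On $F_\kappa(V)$ we have $\gamma_i=\bigoplus_c\gamma_{ic}$. The same holds for $\beta$. Think of $\kappa$ as a way of distributing the $m_c$ dimensions of each $V_c$ among blocks of capacities $n_i$. Each $F_c(V_c)$ has a $C$-fixed point, because $V_c$ is a sum of characters of $C$.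

Steps 1--3 show that $f$ restricts to normalized maps $F_\kappa(V)\to F_\kappa(W)$ with trivial twists. Step~4 applies the induction hypothesis to one factor. This reaches only the $c$ with $m_c\ge2$, since a line has no nontrivial flag manifold; Steps 5 and 6 treat the lines.

\medskip
\noindent\textbf{Step 1.} \emph{$f(F_\kappa(V))\subseteq F_\kappa(W)$, and $f^*q_{ic}\equiv q_{ic}$ modulo $p$.}
Let $F=F_\kappa(V)$. It is connected and fixed by $C_p$, so $f(F)\subseteq F_{\kappa'}(W)$ for some $\kappa'$. Let $E_{ic}$, of rank $\kappa'_{ic}$, be the pull-backs of the tautological bundles of $F_{\kappa'}(W)$, so $E_i|_F=\bigoplus_cE_{ic}$, and let $Q_{ic},q_{ic}\in R_F[t]$ be the nonequivariant Chern polynomials of $E_{ic},\gamma_{ic}$ (equal to $1$ for rank $0$). The identity \eqref{eq:chern} concerns only the products over $c$; the group $C_p$ separates the factors. It acts trivially on $F$, so $H^*_{C_p}(F)=R_F[u]/(pu)$, and it acts on the fibers of $E_{ic}$ and $\gamma_{ic}$ by the character $c$. Hence \eqref{eq:chern} gives $\prod_cQ_{ic}(t-cu)=\prod_cq_{ic}(t-cu)$.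 Under the ring map to $\bar R=R_F/pR_F$ with $u\mapsto1$,
\[
\prod_cQ_{ic}(t-c)=\prod_cq_{ic}(t-c)\quad\text{in }\bar R[t].
\]
The ring $\bar R$ is local with nilpotent maximal ideal $\bar R^+$ and residue field $\mathbb F_p$. Reducing, $\prod_c(t-c)^{\kappa'_{ic}}=\prod_c(t-c)^{\kappa_{ic}}$, so $\kappa'=\kappa$. The reductions of the factors are pairwise coprime, and such factorizations lift uniquely (Hensel): if $g_1g_2=g_1'g_2'$ are monic factorizations over $\bar R$ with the same coprime reductions, then $\bar R[t]/(g_1,g_2')$ is a finite $\bar R$-module with zero reduction, so $g_1$ and $g_2'$ generate the unit ideal, $g_1$ divides $g_1'$, and $g_1=g_1'$. Hence $Q_{ic}=q_{ic}$ in $\bar R[t]$.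

\medskip
\noindent\textbf{Step 2.} \emph{$f\colon F_\kappa(V)\to F_\kappa(W)$ is normalized.}
Let $\psi=f^*\colon R_F\to R_F$, so $\psi(q_{ic})=Q_{ic}$ and $\psi\equiv\mathrm{id}$ modulo $p$. Its determinant is $\equiv1$ modulo $p$, so $\psi\otimes\mathbb Q$ is an automorphism; we do not know that $\psi$ is integrally invertible, and the congruence takes the place of that. Since $f\colon X_\alpha\to X_\beta$ is normalized, $\prod_c\psi(q_{ic})=\prod_cq_{ic}$ for each $i$.

\emph{Degree one.} The map $\psi$ multiplies $\int_F$ by a nonzero constant. By Lemma~\ref{lem:vol} and unique factorization, the transpose $\psi^t$ sends each root $\rho=y_{ic}-y_{lc}$ to $s\rho'$ with $\rho'$ a root. It preserves the lattice of integral forms $\sum b_{ic}y_{ic}$ with $\sum_ib_{ic}=0$ for each $c$, in which $\rho'$ is primitive, so $s\in\mathbb Z$; and $\rho\equiv s\rho'$ modulo $p$. If $\rho'\ne\pm\rho$, then $\rho$ has a coefficient $\pm1$ at a position where $\rho'$ has coefficient $0$, which contradicts the congruence. So every root is an eigenvector. For fixed $c$ the eigenvalues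 agree, by \eqref{eq:triangle} if $|I_c|\geq3$, and the roots span; hence $\psi(\xi_{ic})=s_c\xi_{ic}$ with $s_c\in\mathbb Z$. The coefficient of $t^{n_i-1}$ in $\prod_c\psi(q_{ic})=\prod_cq_{ic}$ gives $\sum_c(s_c-1)\xi_{ic}=0$ in $\bigoplus_c(R_c)_1$. For nontrivial $c$ and $i\in I_c$ the class $\xi_{ic}$ has infinite order, so $s_c=1$. Thus $\psi=\mathrm{id}$ in degree $1$.

\emph{All degrees.} By Lemma~\ref{lem:fiber}, $\psi$ induces automorphisms $\psi_c$ of $R_c\otimes\mathbb Q$ with $\psi_c\pi_c=\pi_c\psi$, equal to the identity in degree $1$. As $\pi_c\colon R_F\to R_c$ is onto, $\psi_c$ preserves $R_c$ and is $\equiv\mathrm{id}$ modulo $p$. By Proposition~\ref{prop:autQ}, $\psi_c=\mathrm{id}$ unless $R_c=R(n,n)$, $n\ge2$, and $\psi_c=\nu$. In that case $\nu(c_2(\gamma_1))-c_2(\gamma_1)=\xi_1^2-2c_2(\gamma_1)$ would be divisible by $p$, which is impossible by \eqref{eq:deg2}, since the coefficient of the basis element $\xi_1^2$ is $1$. So $\pi_c\psi=\pi_c$ for all $c$, $\psi$ is the identity on $QR_F\cong\bigoplus_cQR_c$, and $\psi=\mathrm{id}$ by Lemma~\ref{lem:unip}.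

\medskip
\noindent\textbf{Step 3.} \emph{For every $\kappa$ and every nontrivial $c$, the twist $\chi_c$ of $f\colon F_\kappa(V)\to F_\kappa(W)$ over $C$ is trivial.}
Let $A=H^2(BC;\mathbb Z)$ and $\lambda_c=c_1(\chi_c)\in A$. By Proposition~\ref{prop:twist} and \eqref{eq:taylor}, $c^C_{E_{ic}}-c^C_{\gamma_{ic}}$ has leading term $-\lambda_cq_{ic}'$ of order $1$ for nontrivial $c$. For trivial $c$ and the unique $i\in I_c$, the bundles $E_{ic}$ and $\gamma_{ic}$ are the product bundles $W_c$ and $V_c$, $q_{ic}=t^{m_c}$, $\xi_{ic}=0$, and the leading term is $-\mu_ct^{m_c-1}$ with $\mu_c=c_1(W_c)-c_1(V_c)\in A$. Fix $i$ and let $c,c'$ run over the characters with $\kappa_{ic}>0$. By \eqref{eq:chern}, $\prod_cc^C_{E_{ic}}=\prod_cc^C_{\gamma_{ic}}$, and the leading term of order $1$ is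
\[
\sum_{c\text{ nontrivial}}\lambda_c\,q_{ic}'\prod_{c'\ne c}q_{ic'}+\sum_{c\text{ trivial}}\mu_c\,t^{m_c-1}\prod_{c'\ne c}q_{ic'}=0\quad\text{in }A\otimes R_F[t].
\]
If $n_i=1$, there is one $c$, and if it is nontrivial the equation reads $\lambda_c=0$. Let $n_i\ge2$ and $\Xi=\sum_c\xi_{ic}$. The coefficient of $t^{n_i-1}$ gives $\sum\kappa_{ic}\lambda_c+\sum\mu_c=0$. The coefficient of $t^{n_i-2}$ in $q_{ic}'\prod_{c'\ne c}q_{ic'}$ is $-(\kappa_{ic}-1)\xi_{ic}-\kappa_{ic}(\Xi-\xi_{ic})=\xi_{ic}-\kappa_{ic}\Xi$, and in $t^{m_c-1}\prod_{c'\neq c}q_{ic'}$ it is $-\Xi$. So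
\[
0=\sum\lambda_c\otimes\xi_{ic}-\Bigl(\sum\kappa_{ic}\lambda_c+\sum\mu_c\Bigr)\otimes\Xi=\sum_{c\text{ nontrivial}}\lambda_c\otimes\xi_{ic}
\]
in $\bigoplus_cA\otimes(R_c)_1$. Hence $\lambda_c\otimes\xi_{ic}=0$ and $\lambda_c=0$. Every nontrivial $c$ occurs for some $i$, and $\chi_c=1$ by Lemma~\ref{lem:H2}.

\medskip
\noindent\textbf{Step 4.} \emph{If $m_c\ge2$, then $W_c\cong V_c$.}
Here $r\ge2$ is used: put one dimension of $V_c$ into block $1$ and one into block $2$, and distribute the remaining $N-2$ dimensions so as to fill the blocks. For this $\kappa$ the index $c$ is nontrivial. Choose a $C$-fixed point in $\prod_{c'\ne c}F_{c'}(V_{c'})$. By Steps 2, 3 and (T2) we obtain a normalized $C$-map $f_c\colon F_c(V_c)\to F_c(W_c)$ with twist $1$. Let $\omega$ be a character of $C$ that restricts to the character $c$ of $C_p$. Then $V_c'=\omega^{-1}V_c$ and $W_c'=\omega^{-1}W_c$ are representations of $C/C_p$, and $f_c$ is a normalized $C/C_p$-map $F_c(V_c')\to F_c(W_c')$. Let $\chi'$ be its twist over $C/C_p$. By induction $W_c'\cong\chi'V_c'$. By (T1) the pull-back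 of $\chi'$ to $C$ is the twist of $f_c$ over $C$ for the pair $V'_c,W'_c$, and this is $1$ by (T3). So $\chi'=1$ and $W_c\cong V_c$.

\medskip
\noindent\textbf{Step 5.} \emph{The lines, when some $m_{c_0}\ge2$.}
Let $\mathcal L=\{c:m_c=1\}$; for $c\in\mathcal L$, $V_c$ and $W_c$ are characters of $C$, and we put $\eta_c=W_cV_c^{-1}$. Let $y\in F_\kappa(V)$ be fixed by $C$. Restricting \eqref{eq:chern} to $y$, the representations $E_i|_y$ and $\gamma_i|_y$ of $C$ have the same first Chern class, hence the same determinant by Lemma~\ref{lem:H2}. For $m_c\ge2$ we have $\det E_{ic}|_y=\det\gamma_{ic}|_y$, by Step~3 and the same argument if $c$ is nontrivial, and by Step~4 if $c$ is trivial. Canceling these factors,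
\begin{equation}\label{eq:eta}
\prod_{c\in\mathcal L,\ \kappa_{ic}=1}\eta_c=1\qquad\text{for all $\kappa$ and $i$.}
\end{equation}
Suppose $m_{c_0}\ge2$ for some $c_0$, and let $c\in\mathcal L$. Choose $\kappa$ with $V_c$ in block $1$ and at least one dimension of $V_{c_0}$ in block $2$, and let $\kappa'$ arise by interchanging these two dimensions. The products \eqref{eq:eta} with $i=1$ for $\kappa$ and $\kappa'$ differ by the factor $\eta_c$ alone, so $\eta_c=1$. With Step~4 this gives $\beta\cong\alpha$.

\medskip
\noindent\textbf{Step 6.} \emph{All $m_c=1$.}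
By the choice of $p$, for \emph{every} prime $\ell$ dividing $|C|$ the $N$ characters $V_c$ have distinct restrictions to $C_\ell$. For $c\ne c'$ choose $\kappa$ with $c$ in block $1$ and $c'$ in block $2$, and interchange them; \eqref{eq:eta} gives $\eta_c=\eta_{c'}$. So $W_c=\eta V_c$ for one character $\eta$. Determinants at fixed points now give only $\eta^{n_i}=1$, so we use the full Chern polynomial. Let $\ell$ be a prime dividing $|C|$ and $Z\cong\mathbb Z/\ell^a$ the Sylow $\ell$-subgroup of $C$, with $H^*(BZ;\mathbb Z)=\mathbb Z[u]/(\ell^au)$. Let $v_c,e\in\mathbb Z/\ell^a$ correspond to the restrictions of $V_c$ and $\eta$ to $Z$. The restriction of $V_c$ to $C_\ell\subseteq Z$ corresponds to $v_c$ modulo $\ell$, so $v_c-v_{c'}$ is a unit for $c\ne c'$. Each $F_\kappa(V)$ is a point $y$, and with $S=\{c:\kappa_{1c}=1\}$ we have $\gamma_1|_y=\bigoplus_{c\in S}V_c$ and, by Step~1, $E_1|_y=\bigoplus_{c\in S}W_c$. Every $S$ with $|S|=n_1$ occurs. So \eqref{eq:chern} gives, for the total Chern classes mapped to $(\mathbb Z/\ell^a)[u]$,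
\[
\prod_{c\in S}\bigl(1+(v_c+e)u\bigr)=\prod_{c\in S}(1+v_cu).
\]
Since $0<n_1<N$, we can take $c\in S$, $c'\notin S$. All factors are units in $(\mathbb Z/\ell^a)[[u]]$, so we may divide this identity by the one for $(S\setminus\{c\})\cup\{c'\}$:
\[
\bigl(1+(v_c+e)u\bigr)(1+v_{c'}u)=\bigl(1+(v_{c'}+e)u\bigr)(1+v_cu).
\]
The coefficient of $u^2$ gives $e(v_{c'}-v_c)=0$, so $e=0$ and $\eta|_Z=1$. The Sylow subgroups generate $C$, so $\eta=1$ and $\beta\cong\alpha$.
\end{proof}

\section{Proofs of the main theorems}\label{sec:proofs}

\begin{proof}[Proof of Theorem~\ref{thm:main}]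
The ``if'' part was proved in Section~\ref{sec:intro}. Let $f\colon X_\alpha\to X_\beta$ be a $G$-map and a homotopy equivalence. Then $f^*$ is a graded automorphism of $R$, so $f^*q_i(t)=\epsilon^{n_i}q_{\sigma(i)}(\epsilon t)$ with $n_{\sigma(i)}=n_i$ by Proposition~\ref{prop:autZ}. The $U$-equivariant diffeomorphism $(L_i)_i\mapsto(L_{\sigma^{-1}(i)})_i$ pulls $\gamma_i$ back to $\gamma_{\sigma^{-1}(i)}$, so composing $f$ with it achieves $\sigma=\mathrm{id}$. Complex conjugation $X_\beta\to X_{\bar\beta}$ pulls $\gamma_i$ back to $\bar\gamma_i$ and so induces $q_i(t)\mapsto(-1)^{n_i}q_i(-t)$; if $\epsilon=-1$, compose with it as well. The result is a normalized $G$-map $f'\colon X_\alpha\to X_{\beta'}$ with $\beta'\in\{\beta,\bar\beta\}$.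

As in \S\ref{sub:reduce}, replace $G$ by the compact Lie group $\Gamma=(\alpha\times\beta')(G)$. Let $\chi\in\operatorname{Hom}(\Gamma,S^1)$ be the twist of $f'$, given by Proposition~\ref{prop:twist} for a single factor, which is nontrivial because $r\ge2$. For a finite cyclic subgroup $C\subseteq\Gamma$ the twist of $f'$ over $C$ is $\chi|_C$ by (T1), so Theorem~\ref{thm:cyclic} gives $\beta'|_C\cong\chi\alpha|_C$, with the same $\chi$ for all $C$. By Lemma~\ref{lem:cyclicdetect}, $\beta'$ is similar to $\chi\alpha$. Pull $\chi$ back to $G$.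
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:proj}]
(c)$\Rightarrow$(b). If $\beta=[D]\alpha[D]^{-1}$ with $D\in U$, then $(L_i)\mapsto(DL_i)$ is a $G$-diffeomorphism; if $\bar\beta=[D]\alpha[D]^{-1}$, take $(L_i)\mapsto(\overline{DL_i})$.

(b)$\Rightarrow$(a). A diffeomorphism has degree $\pm1$.

(a)$\Rightarrow$(c). Let $f$ have degree $\pm1$. Then $f^*$ preserves the unimodular pairing $\int yz$ on the free abelian group $H^*(X;\mathbb Z)$ up to sign, so $\det f^*=\pm1$ and $f^*$ is an automorphism. As $X$ is a simply connected closed manifold, $f$ is a homotopy equivalence by Whitehead's theorem. The homomorphisms $\alpha,\beta$ need not lift to $U$, so we pass to the group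
\[
\tilde G=\{(g,a,b)\in G\times U\times U:[a]=\alpha(g),\ [b]=\beta(g)\},
\]
a closed subgroup of a compact group, with the representations $\tilde\alpha(g,a,b)=a$ and $\tilde\beta(g,a,b)=b$. It acts on $(X,\tilde\alpha)$ and $(X,\tilde\beta)$ through the projection $\tilde G\to G$, so $f$ is a $\tilde G$-map. By Theorem~\ref{thm:main}, $\tilde\beta$ or its conjugate equals $D(\chi\tilde\alpha)D^{-1}$ for some $D\in U$ and some character $\chi$ of $\tilde G$. Pass to $PU(N)$, where $\chi$ disappears; since $\tilde G\to G$ is onto, $\beta$ or $\bar\beta$ equals $[D]\alpha[D]^{-1}$, which is (c).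
\end{proof}
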